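
\newtheorem{theorem}{Theorem}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem*{conjecture}{Conjecture}
\theoremstyle{remark}
\newtheorem*{example}{Example}

\title{Coloring $k$-valent simplicial $d$-complexes:\\ $d+k$ colors do not suffice}


\begin{abstract}
A simplicial $d$-complex is $k$-valent if no $(d-1)$-face belongs to more than $k$ of its $d$-faces, and a coloring of its $d$-faces is proper if $d$-faces with a common $(d-1)$-face receive different colors. It has been conjectured that $d+k$ colors always suffice; for $d=1$ this is a case of Vizing's theorem. We disprove the conjecture. For example, some $100$-valent $100$-complex needs more than $319$ colors, while $d+k=200$. In general the least sufficient number of colors is at least about $\frac12(d+1)k/\ln((d+1)k)$ once $k$ exceeds a large multiple of $\ln d$. When $k$ lies between fixed positive powers of $d$, this is the correct order of magnitude. The examples are random sparse subsets of a grid $[q]^{d+1}$. The main step is a bound, proved by a selection procedure in several phases, on the number of independent sets of given size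 in the grid.
\end{abstract}

\section{Valence and colors}

\subsection*{The question}

All complexes are finite, $d\ge1$ and $k\ge1$ are integers, and $\ln$ is the natural logarithm. A $d$-face is a face with $d+1$ vertices. A simplicial $d$-complex is \emph{$k$-valent} if no $(d-1)$-face belongs to more than $k$ of its $d$-faces. It is \emph{properly colored} if its $d$-faces are assigned colors so that no two $d$-faces of the same color have a common $(d-1)$-face. Let $f(d,k)$ be the least number of colors that suffices for every $k$-valent simplicial $d$-complex.

For $d=1$ the complex is a graph of maximum degree at most $k$, and we are coloring its edges. Vizing's theorem says that $k+1$ colors are enough. What should replace $k+1$ in higher dimension?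

Call two distinct $d$-faces \emph{adjacent} if they share a $(d-1)$-face. A proper coloring is a proper vertex coloring of the resulting graph, so we look first at its local structure.

\begin{lemma}\label{lem:local}
Let $F$ be a $d$-face of a $k$-valent $d$-complex. Every $d$-face adjacent to $F$ has the form $F_{x,y}=(F\setminus\{x\})\cup\{y\}$ with $x\in F$, $y\notin F$, and for each $x$ there are at most $k-1$ possible $y$. Two distinct neighbors $F_{x,y}$, $F_{x',y'}$ of $F$ are adjacent if and only if $x=x'$ or $y=y'$.
\end{lemma}

\begin{proof}
Adjacency of $F$ and $F'$ means $|F\cap F'|=d$, hence $F'=F_{x,y}$ for some $x$ and $y$. The $(d-1)$-face $F\setminus\{x\}$ lies in at most $k$ of the $d$-faces, one of which is $F$; this leaves at most $k-1$ values of $y$. If $x=x'$, the intersection of the two neighbors is $F\setminus\{x\}$, and if $y=y'$, it is $(F\setminus\{x,x'\})\cup\{y\}$; both have $d$ elements. If $x\ne x'$ and $y\ne y'$, the intersection is $F\setminus\{x,x'\}$, which has only $d-1$ elements.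
\end{proof}

So each $d$-face has at most $(d+1)(k-1)$ neighbors, and greedy coloring gives
\begin{equation}\label{eq:greedy}
f(d,k)\le (d+1)(k-1)+1 .
\end{equation}
On the other hand, a set of pairwise adjacent $d$-faces has at most $\max(k,d+2)$ members. Indeed, let $F$ be one of them. By the lemma, the others are given by pairs $(x,y)$ any two of which agree in a coordinate. Then all have the same $x$ or all have the same $y$: if $(x,y)$ and $(x,y')$ occur with $y\neq y'$, a pair with first entry different from $x$ would need both $y$ and $y'$ as its second entry; and if no two pairs have the same first entry, all have the same second entry. In the first case the faces contain a common $(d-1)$-face, so there are at most $k$ of them. In the second case they lie in a set of $d+2$ vertices, so there are at most $d+2$.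

Small cases also point to a bound near the clique sizes $k$ and $d+2$. For $k=1$ one color is enough. For $k=2$, \eqref{eq:greedy} gives $f(d,2)\le d+2$. This is attained by the boundary of a $(d+1)$-simplex: its $d+2$ faces of dimension $d$ are pairwise adjacent, and each $(d-1)$-face lies in exactly two of them. For $d=1$ Vizing's bound is $k+1$. All this is consistent with one formula.

\begin{conjecture}
Each $k$-valent simplicial $d$-complex may be properly colored by $d+k$ colors.
\end{conjecture}

It holds for $d=1$, for $k=1$ and for $k=2$, as just seen. It is false in general.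

\subsection*{Results}

The degree bound $(d+1)(k-1)$ is a product and the conjectured bound is a sum. Which of the two governs the answer? Consider, heuristically, a graph on $n$ vertices with average degree $D$ in which edges are spread as if at random. The expected number of independent $s$-sets is then about $(en/s)^s e^{-Ds^2/(2n)}$, which is small when $s$ is about $2n(\ln D)/D$. So such a graph should need about $D/(2\ln D)$ colors, even if it has no large cliques. We shall build complexes that imitate this with $D$ close to $(d+1)k$.

\begin{theorem}\label{thm:main}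
Let $d\ge1$, $k\ge2$, $w=d+1$, $0<\mu<k$, $\delta=w\mu\ge1$, $r=\lceil\ln\delta\rceil+2$, and
\[
\varepsilon=\frac{w}{\mu}\cdot\frac{1}{e\ln(k/\mu)}\,\exp\bigl(-(k\ln(k/\mu)-k+\mu)\bigr).
\]
Then
\[
f(d,k)\ \ge\ (1-\varepsilon)\,\frac{\delta}{2r}.
\]
\end{theorem}

Here $\delta$ will be the typical number of neighbors of a $d$-face, and $\delta/(2r)$ is the heuristic value $\delta/(2\ln\delta)$ with a slightly enlarged logarithm. The parameter $\mu$ is the average valence, chosen below the permitted maximum $k$. Some $(d-1)$-faces will exceed the maximum, and $\varepsilon$ bounds the expected proportion of $d$-faces to be deleted to repair this. The condition $\delta\ge1$ makes $r\ge2$. The condition $k\ge2$ only sets aside the trivial value $f(d,1)=1$; the proof does not use it.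

\begin{corollary}\label{cor:100}
$f(100,100)>319$, whereas $d+k=200$. So the conjecture is false.
\end{corollary}

\begin{theorem}\label{thm:range}
\textup{(a)} If $k\ge2$ and $k\ge 6\ln(d+1)$, then
\[
f(d,k)>\frac{(d+1)k}{5\bigl(\ln\frac{(d+1)k}{2}+3\bigr)} .
\]
\textup{(b)} The conjecture fails for every pair $(d,k)$ with
\[
\min(d+1,k)\ \ge\ 20\ln\max(d+1,k)+24 .
\]
\end{theorem}

So, for large $d$, the conjecture fails whenever $k$ is at least a constant times $\ln d$ and at most exponential in a constant times $d$. For instance, it fails for $25\ln d\le k\le e^{d/21}$ if $d\ge483$; this is checked after the proof in Section~\ref{sec:mu}.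

\begin{theorem}\label{thm:order}
\textup{(a)} For every $\epsilon_0\in(0,\frac12)$ there is $K$ such that
\[
f(d,k)\ge\Bigl(\frac12-\epsilon_0\Bigr)\frac{(d+1)k}{\ln((d+1)k)}\qquad\text{whenever } k\ge K\ln(d+2).
\]
\textup{(b)} There is an absolute constant $C$ such that
\[
f(d,k)\le C\,\frac{(d+1)(k-1)}{\ln\min(d+1,k-1)}\qquad\text{whenever }\min(d+1,k-1)\ge2 .
\]
Consequently, for each fixed $\theta\in(0,1]$, $f(d,k)=\Theta_\theta(dk/\ln d)$ as $d,k\to\infty$ with $d^{\theta}\le k\le d^{1/\theta}$.
\end{theorem}

Section~\ref{sec:grid} turns point sets in a grid into complexes. Section~\ref{sec:count} counts independent sets in the grid, and Section~\ref{sec:random} deduces Theorem~\ref{thm:main}. The other lower bounds follow in Section~\ref{sec:mu} by choosing $\mu$. The upper bound, which uses Lemma~\ref{lem:local}, is in Section~\ref{sec:upper}.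

\section{Complexes from grids}\label{sec:grid}

Throughout, $w=d+1$. For an integer $q\ge2$ let $Q=[q]^w$ and $N=|Q|=q^w$; write points as $x=(x_0,\dots,x_d)$. A \emph{line} is a set of $q$ points obtained by fixing all coordinates but one. There are $wq^d$ lines, and each point lies on $w$ of them. Let $H$ be the graph on $Q$ in which two points are joined if they differ in exactly one coordinate; then they lie on exactly one common line. For $S\subseteq Q$, $H[S]$ is the subgraph of $H$ induced by $S$.

For $X\subseteq Q$, let $K(X)$ be the complex on the vertex set $\{0,\dots,d\}\times[q]$ generated by the $d$-faces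
\[
\{(0,x_0),(1,x_1),\dots,(d,x_d)\},\qquad x\in X .
\]
Deleting the vertex $(i,x_i)$ from such a face leaves a $(d-1)$-face that records all coordinates of $x$ except the $i$-th, that is, the line through $x$ in direction $i$. The $d$-faces containing it correspond to the points of $X$ on that line. Hence
\begin{itemize}
\item $K(X)$ is $k$-valent if and only if every line contains at most $k$ points of $X$;
\item a proper coloring of $K(X)$ is a partition of $X$ into independent sets of $H$.
\end{itemize}
Let $\alpha(X)$ denote the largest size of an independent set of $H$ contained in $X$. If $X\neq\emptyset$, then $K(X)$ needs at least $|X|/\alpha(X)$ colors.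

For $d=1$ the grid is a $q\times q$ board, $K(X)$ is a bipartite graph with rows and columns as vertices, and an independent set is a placement of non-attacking rooks.

The full grid is no counterexample. It is $q$-valent, and $q$ colors suffice: color $x$ by $x_0+\dots+x_d$ modulo $q$, so that every line meets each color exactly once. This coloring is efficient because $H$ has independent sets with one point on every line. Such sets are special, and a sparse random subset $X$ should meet each of them in few points. So let $X$ contain each point of $Q$ independently with probability $p=\mu/q$, with $q$ large. A line then contains $\mu$ points of $X$ on average, and a point of $X$ has about $w\mu=\delta$ neighbors in $X$ on average. To bound $\alpha(X)$ we estimate the expected number of independent $s$-sets in $X$, which is $p^s$ times the number of independent $s$-sets in $H$. The whole matter is to bound the latter number.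

What should the bound be? The edge density of $H$ is about $w/q^d$. If a random $s$-set were independent with the probability $\exp(-\frac{w}{q^d}\cdot\frac{s^2}{2})$ that a random graph of this density suggests, then for $s=2rq^d/w$ this probability would be $e^{-rs}$, and there would be about $(eN/s)^s e^{-rs}$ independent $s$-sets. Multiplying by $p^s$ and using $pN/s=\mu q^d/s=\delta/(2r)$, we would get
\[
\Bigl(\frac{e}{2r}\,\delta e^{-r}\Bigr)^s ,
\]
which tends to $0$ once $r$ is a little larger than $\ln\delta$. Then $\alpha(X)<s$, while $|X|$ is about $pN=s\delta/(2r)$; so $\delta/(2r)$ colors would be needed. The next section proves a count of this quality, up to a factor $(e(r+1))^s$ that turns out to be harmless.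

\section{Counting independent sets in the grid}\label{sec:count}

Fix an integer $r\ge1$, let $q>e^{2r}$, and put
\[
n_i=e^{-2i}N\quad(0\le i\le r),\qquad
\beta=\frac{w}{q^{d}}\Bigl(1-\frac{e^{2r}}{q}\Bigr)>0,\qquad
\tau=\lceil 2/\beta\rceil,\qquad s=r\tau .
\]
For large $q$, $s$ is close to $2rq^d/w$. The only property of $H$ that we use is that every subset which is not too small spans its fair share of edges.

\begin{lemma}\label{lem:degree}
If $S\subseteq Q$ and $|S|>n_r$, then some $v\in S$ has at least $\beta|S|$ neighbors in $S$.
\end{lemma}

\begin{proof}
Write $|S|=\sigma N$, so $\sigma>e^{-2r}$. Each point lies on $w$ of the $wq^d$ lines, so the average of $|S\cap\ell|$ over the lines $\ell$ is $w|S|/(wq^d)=\sigma q$. Each edge lies on exactly one line, and $t\mapsto t(t-1)/2$ is convex; hence $S$ spans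
\[
\sum_\ell\binom{|S\cap\ell|}{2}\ \ge\ wq^d\cdot\frac{\sigma q(\sigma q-1)}2=\frac w2\,|S|\,(\sigma q-1)
\]
edges. The average degree in $H[S]$ is therefore at least
\[
w(\sigma q-1)=w\sigma q\Bigl(1-\frac1{\sigma q}\Bigr)\ge w\sigma q\Bigl(1-\frac{e^{2r}}q\Bigr)=\beta|S| .\qedhere
\]
\end{proof}

\subsection*{The selection procedure}

Choosing the points of an independent set $I$ one at a time from all of $Q$ gives only the bound $\binom Ns$. But each chosen point excludes its neighbors, so the later points really come from a smaller set. If we look at the points of high degree first, Lemma~\ref{lem:degree} guarantees that this set shrinks fast.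

Fix a linear order on $Q$. Given an independent set $I$, start with $S=Q$. While $|S|$ is above a prescribed threshold, let $v$ be the vertex of maximum degree in $H[S]$, the first in the order if there are several.
\begin{itemize}
\item If $v\notin I$, \emph{discard} it: replace $S$ by $S\setminus\{v\}$.
\item If $v\in I$, \emph{select} it: replace $S$ by $S$ minus $v$ and all its neighbors.
\end{itemize}
Since $I$ is independent, a point of $I$ leaves $S$ only by being selected. So at each moment every point of $I$ is either selected or in $S$, and never both.

\begin{example}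
Let $d=1$, $q=3$, order the board $[3]^2$ lexicographically, and stop when $|S|\le2$. (This small $q$ only illustrates the procedure.) Write $ab$ for the point in row $a$ and column $b$, and take $I=\{12,21,33\}$. At first all degrees are $4$, and the first point $11\notin I$ is discarded. Now the points of degree $4$ are $22,23,32,33$, and $22\notin I$ is discarded. At this stage $12$ and $21$ have degree $2$, the points $13,23,31,32$ have degree $3$, and $33$ has degree $4$. So $33\in I$ is selected, which removes $33,31,32,13,23$:
\[
\begin{array}{ccc}\bullet&\bullet&\bullet\\ \bullet&\bullet&\bullet\\ \bullet&\bullet&\bullet\end{array}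
\ \longrightarrow\
\begin{array}{ccc}\cdot&\bullet&\bullet\\ \bullet&\bullet&\bullet\\ \bullet&\bullet&\bullet\end{array}
\ \longrightarrow\
\begin{array}{ccc}\cdot&\bullet&\bullet\\ \bullet&\cdot&\bullet\\ \bullet&\bullet&\bullet\end{array}
\ \longrightarrow\
\begin{array}{ccc}\cdot&\bullet&\cdot\\ \bullet&\cdot&\cdot\\ \cdot&\cdot&\cdot\end{array}
\]
One selected point, $33$, confines the rest of $I$ to the two-element set $\{12,21\}$. And this set can be computed from $33$ alone: running the procedure with $\{33\}$ in place of $I$ discards $11$ and $22$ and selects $33$, exactly as before. The discarded points need not be recorded.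
\end{example}

\subsection*{Two phases}

Here is how this yields a count, in the first case where something is gained: $r=2$, $s=2\tau$. Stop when $|S|\le n_1=e^{-2}N$. By Lemma~\ref{lem:degree}, each selection multiplies $|S|$ by at most $1-\beta\le e^{-\beta}$, so at most $\tau=\lceil2/\beta\rceil$ points are selected. Let $T_0$ be the set of selected points and $C_1$ the final set $S$. Then $I=T_0\sqcup T_1$ with $T_1\subseteq C_1$ and $|C_1|\le e^{-2}N$, and $T_0$ determines $C_1$. With $t=|T_0|\le\tau$, the number of independent $s$-sets is at most
\[
\sum_{t\le\tau}\frac{N^t}{t!}\cdot\frac{(e^{-2}N)^{s-t}}{(s-t)!}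
=\frac{N^s}{s!}\sum_{t\le\tau}\binom st e^{-2(s-t)}\le\frac{N^s}{s!}\,2^s e^{-s},
\]
because $s-t\ge\tau=s/2$. At least half of the points of $I$ come from a set $e^2$ times smaller than $Q$, and this gains a factor $e^{-s}$ for the price of $2^s$.

To gain about $e^{-rs}$, let $S$ shrink further, down to $n_r$. It would be wasteful to regard all selected points as points of $Q$: up to $r\tau=s$ points may be selected, and this would give nothing. Instead we cut the run into $r$ phases, in each of which $|S|$ drops by a factor $e^2$. A phase selects at most $\tau$ points, and those of phase $i$ come from a set of size at most $e^{-2i}N$. Each point of phase $i$ thus brings a factor $e^{-2i}$, and each point never selected a factor $e^{-2r}$, so that it may be given the index $r$. Since no phase can take more than its share $\tau=s/r$, the average of the index $i$ over $I$ is at least $(r-1)/2$.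

\begin{lemma}\label{lem:count}
The number of independent sets of size $s$ in $H$ is at most
\[
\Bigl(\frac{N(r+1)e^{2-r}}{s}\Bigr)^s .
\]
\end{lemma}

\begin{proof}
Let $I$ be an independent set, and run the procedure while $|S|>n_r$. Let $C_i$ be the set $S$ at the first time that $|S|\le n_i$; thus $C_0=Q$. For $i<r$ let $T_i$ be the set of points selected at steps for which $n_{i+1}<|S|\le n_i$ just before the step. These are the steps of \emph{phase} $i$. Finally let $T_r=I\cap C_r$. Then $I=T_0\sqcup\dots\sqcup T_r$, and the following hold.

\smallskip
\emph{(1) $T_i\subseteq C_i$ and $|C_i|\le n_i$.} The bound holds by definition, and for $i<r$ a point of $T_i$ is selected from a set $S$ contained in $C_i$.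

\smallskip
\emph{(2) $|T_i|\le\tau$ for $i<r$.} Steps are made only while $|S|>n_r$, so by Lemma~\ref{lem:degree} each selection multiplies $|S|$ by at most $1-\beta\le e^{-\beta}$. Just before the $j$-th selection of phase $i$ we have $e^{-2}n_i=n_{i+1}<|S|\le e^{-\beta(j-1)}n_i$. Hence $j-1<2/\beta\le\tau$, and $j\le\tau$.

\smallskip
\emph{(3) $C_i$ is determined by $T_0,\dots,T_{i-1}$.} Before the first time that $|S|\le n_i$, a vertex $v$ considered by the procedure belongs to $I$ if and only if it belongs to $T_0\cup\dots\cup T_{i-1}$: if it is in $I$, it is selected, in one of the phases $0,\dots,i-1$. So running the procedure with $T_0\cup\dots\cup T_{i-1}$ in place of $I$ produces the same steps up to that time.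

\smallskip
Now let $|I|=s$. The sets $T_0,\dots,T_r$ determine $I$, so we count the tuples $(T_0,\dots,T_r)$ that arise. Fix their sizes $t_i$, with $\sum_{i\le r}t_i=s$ and $t_i\le\tau$ for $i<r$. We choose $T_0,T_1,\dots,T_r$ successively. By (3), $C_i$ is known when $T_i\subseteq C_i$ is to be chosen, and by (1) there are at most $n_i^{t_i}/t_i!$ choices. So the number of tuples with these sizes is at most
\[
\prod_{i=0}^r\frac{n_i^{t_i}}{t_i!}=N^s e^{-2\sum_i it_i}\prod_{i=0}^r\frac1{t_i!} .
\]
We bound the exponent from the size constraints. Since $s=r\tau$, we have $t_r=\sum_{i<r}(\tau-t_i)$, so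
\[
\sum_{i\le r}it_i-\sum_{i<r}i\tau
=r\sum_{i<r}(\tau-t_i)-\sum_{i<r}i(\tau-t_i)
=\sum_{i<r}(r-i)(\tau-t_i)\ \ge\ 0 ,
\]
where (2) is used. Hence $2\sum_i it_i\ge2\tau\sum_{i<r}i=\tau r(r-1)=s(r-1)$.

It remains to sum over the size vectors. By the multinomial theorem, $\sum\prod_i 1/t_i!\le(r+1)^s/s!$, and $s!\ge(s/e)^s$. So the number of independent $s$-sets is at most
\[
N^s e^{-s(r-1)}(r+1)^s\Bigl(\frac es\Bigr)^s=\Bigl(\frac{N(r+1)e^{2-r}}{s}\Bigr)^s .\qedhere
\]
\end{proof}

\section{Random sparse grids: proof of Theorem~\ref{thm:main}}\label{sec:random}

We may assume $\varepsilon<1$, since otherwise the bound is trivial. Let $r=\lceil\ln\delta\rceil+2$ as in the theorem, let $q>\max(\mu,e^{2r})$, and use the notation of Section~\ref{sec:count}. Let $X\subseteq Q$ contain each point independently with probability $p=\mu/q$, and put $m=\mathbb E|X|=pN=\mu q^d$.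

\subsection*{Independent sets are small}

Let $E$ be the event $\alpha(X)\ge s$. If it occurs, $X$ contains an independent set of size exactly $s$, so Lemma~\ref{lem:count} gives
\[
P(E)\le p^s\Bigl(\frac{N(r+1)e^{2-r}}s\Bigr)^s=\Bigl(\frac ms\,(r+1)e^{2-r}\Bigr)^s .
\]
Since $\beta\le w/q^d$, we have $s=r\lceil2/\beta\rceil\ge2rq^d/w$, and so $m/s\le w\mu/(2r)=\delta/(2r)$. Moreover $e^{2-r}\le1/\delta$ because $r\ge\ln\delta+2$, and $(r+1)/(2r)\le\frac34$ because $r\ge2$. Therefore
\begin{equation}\label{eq:PE}
P(E)\le\Bigl(\frac{r+1}{2r}\,\delta e^{2-r}\Bigr)^s\le\Bigl(\frac34\Bigr)^s .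
\end{equation}
The factor $r+1$ lost in summing over the sizes in Lemma~\ref{lem:count} is thus absorbed by the $2r$ in $m/s$. As $s\ge2rq^d/w$ and $d\ge1$, \eqref{eq:PE} implies $N\,P(E)\le q^{d+1}(3/4)^{2rq^d/w}\to0$ as $q\to\infty$.

\subsection*{Trimming}

Lines contain $\mu<k$ points of $X$ on average, but some may contain more than $k$. For each line $\ell$ let $Z_\ell=|X\cap\ell|$, which is binomial with parameters $q$ and $p$, and mark $(Z_\ell-k)^+=\max(Z_\ell-k,0)$ points of $X\cap\ell$, chosen by a fixed rule. Let $X'$ be the set of points of $X$ that are marked on no line. Every line contains at most $k$ points of $X'$, so $K(X')$ is $k$-valent, and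
\[
|X'|\ge|X|-\sum_\ell(Z_\ell-k)^+ .
\]
Put $\lambda=\ln(k/\mu)$, which is positive because $\mu<k$. From $u\le e^{u-1}$ with $u=\lambda y$ we get $y^+\le e^{\lambda y}/(e\lambda)$ for all real $y$. Hence
\[
\mathbb E(Z_\ell-k)^+\le\frac{e^{-\lambda k}}{e\lambda}\,\mathbb E\,e^{\lambda Z_\ell}
=\frac{e^{-\lambda k}}{e\lambda}\bigl(1+p(e^\lambda-1)\bigr)^q
\le\frac{e^{-\lambda k}}{e\lambda}\,e^{\mu(k/\mu-1)}
=\frac1{e\lambda}\,e^{-(k\ln(k/\mu)-k+\mu)} .
\]
There are $wq^d=(w/\mu)m$ lines, so the expected number of deleted points is at most $\varepsilon m$, and $\mathbb E|X'|\ge(1-\varepsilon)m$.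

\subsection*{Conclusion}

Let $q$ be so large that $P(E)<1$ and $N\,P(E)<(1-\varepsilon)m$, and let $M$ be the maximum of $|X'|$ over the outcomes outside $E$. Since always $|X'|\le N$,
\[
(1-\varepsilon)m\le\mathbb E|X'|\le M+N\,P(E) .
\]
So some outcome outside $E$ has $|X'|\ge(1-\varepsilon)m-N\,P(E)>0$. Here $\alpha(X')\le\alpha(X)<s$, and the $k$-valent complex $K(X')$ shows that
\[
f(d,k)\ge\frac{|X'|}{\alpha(X')}\ge\frac{(1-\varepsilon)m-N\,P(E)}{s} .
\]
Let $q\to\infty$. Then $\beta\to0$ and $\beta q^d\to w$, so $\tau/q^d\to2/w$, $s/q^d\to2r/w$ and $m/s\to w\mu/(2r)=\delta/(2r)$, while $N\,P(E)/s\to0$. This gives $f(d,k)\ge(1-\varepsilon)\delta/(2r)$. \qed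

\section{Choosing the average valence}\label{sec:mu}

A larger $\mu$ increases $\delta$ but also the loss $\varepsilon$. A point lies on $w$ lines, and the probability that a line is overfull is exponentially small in $k$ when $\mu/k$ is fixed. So the loss is small when $k$ is at least a suitable multiple of $\ln w$. This is the reason for the lower bounds on $k$ in the theorems.

\begin{proof}[Proof of Corollary~\ref{cor:100}]
Take $d=k=100$ and $\mu=70$ in Theorem~\ref{thm:main}. Then $w=101$, $\delta=7070$ and $\ln\delta=8.863\ldots$, so $r=11$ and $\delta/(2r)=7070/22=321.3\ldots$. Also $\ln(k/\mu)=0.3566\ldots$ and $k\ln(k/\mu)-k+\mu=5.667\ldots$, so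
\[
\varepsilon<1.45\cdot\frac1{0.969}\cdot0.00347<0.006 .
\]
Hence $f(100,100)\ge0.994\cdot321.3>319$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:range}]
(a) Take $\mu=k/2$. Since $k\ge6\ln2>4$, we have $k\ge5$ and $\delta=wk/2\ge5$. With $\kappa=\ln2-\frac12>0.1931$,
\[
\varepsilon=\frac2{e\ln2}\cdot\frac wk\,e^{-\kappa k} .
\]
From $k\ge6\ln w$ we get $we^{-\kappa k}\le w^{1-6\kappa}\le2^{-0.158}<0.9$, because $6\kappa>1.158$ and $w\ge2$. As $2/(e\ln2)<1.07$ and $k\ge5$, this gives $\varepsilon\le1.07\cdot0.9/5<\frac15$. Since $r<\ln\delta+3$,
\[
f(d,k)\ge(1-\varepsilon)\frac{\delta}{2r}>\frac45\cdot\frac{wk/2}{2(\ln(wk/2)+3)}=\frac{wk}{5(\ln(wk/2)+3)} .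
\]

(b) Let $a=\min(w,k)$ and $M=\max(w,k)$. By hypothesis $k\ge a\ge20\ln M+24>6\ln w$, so (a) applies. We have $d+k=w+k-1<2M$ and $\ln(wk/2)\le2\ln M-\ln2$, so
\[
5(d+k)\Bigl(\ln\frac{wk}2+3\Bigr)<10M(2\ln M+3-\ln2)\le M(20\ln M+24)\le aM=wk ,
\]
where $10(3-\ln2)<24$ was used. With (a), this says $f(d,k)>d+k$.
\end{proof}

For the explicit range stated after Theorem~\ref{thm:range}, let $d\ge483$ and $25\ln d\le k\le e^{d/21}$. If $k\le d+1$, the condition in (b) reads $k\ge20\ln(d+1)+24$. It holds because $5\ln d>30>24+20\ln(1+1/d)$, so $25\ln d>20\ln(d+1)+24$. If $k>d+1$, the condition reads $d+1\ge20\ln k+24$. It holds because $20\ln k\le\frac{20}{21}d$ and $\frac d{21}\ge23$.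

An upper restriction on $k$ is unavoidable with this method. Suppose that the lower bound in Theorem~\ref{thm:main} exceeds $d+k$. Then $w\mu/(2r)=\delta/(2r)>k>\mu$, so $r<w/2$. Also $\delta>k$, so $\ln k<\ln\delta<r<(d+1)/2$.

\begin{proof}[Proof of Theorem~\ref{thm:order}(a)]
Let $\eta\in(0,1)$ and take $\mu=(1-\eta)k$. Put $\lambda=\ln\frac1{1-\eta}$ and $c=\lambda-\eta$; then $\lambda\ge\eta$ and $c>0$. Since $k\ln(k/\mu)-k+\mu=\lambda k-\eta k=ck$,
\[
\varepsilon=\frac{w}{(1-\eta)k}\cdot\frac{e^{-ck}}{e\lambda}\le\frac{we^{-ck}}{(1-\eta)k\,e\,\eta} .
\]
If $K\ge1/c$ and $k\ge K\ln(d+2)$, then $we^{-ck}\le w/(d+2)<1$. Moreover $k\ge K\ln3\ge K$, so $\varepsilon\le1/((1-\eta)Ke\eta)\le\eta$ if $K$ is large in terms of $\eta$. Also $wk\ge2K$, so for $K$ large in terms of $\eta$ we have $k\ge2$, $\delta=(1-\eta)wk\ge1$ and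
\[
2r\le2\ln\delta+6\le2\ln(wk)+6\le(2+\eta)\ln(wk) .
\]
Theorem~\ref{thm:main} now gives
\[
f(d,k)\ge(1-\eta)\frac{(1-\eta)wk}{(2+\eta)\ln(wk)}=\frac{(1-\eta)^2}{2+\eta}\cdot\frac{wk}{\ln(wk)} ,
\]
and $(1-\eta)^2/(2+\eta)\ge\frac12-\epsilon_0$ if $\eta$ is small in terms of $\epsilon_0$.
\end{proof}

\section{The upper bound}\label{sec:upper}

By Lemma~\ref{lem:local}, the neighborhood of a $d$-face is like a set of squares on a board with rows $x$ and columns $y$, with adjacency along rows and columns; it spans few edges. This is the situation of a theorem of Alon, Krivelevich and Sudakov \cite{AKS}, which we use in the following form. \emph{There is an absolute constant $C$ such that, for $2\le\varphi\le\Delta$, every graph of maximum degree $\Delta$ in which the neighborhood of every vertex spans at most $\Delta^2/\varphi$ edges has chromatic number at most $C\Delta/\ln\varphi$.}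

\begin{proof}[Proof of Theorem~\ref{thm:order}(b)]
Let $G$ be the graph whose vertices are the $d$-faces of a given $k$-valent $d$-complex, with adjacency as before. Put $a=d+1$, $b=k-1$ and $\Delta=ab$. By Lemma~\ref{lem:local}, all degrees in $G$ are at most $\Delta$. A neighbor $F_{x,y}$ of $F$ is adjacent only to those other neighbors of $F$ that have the form $F_{x,y'}$, of which there are at most $k-2$, or $F_{x',y}$, of which there are at most $d$. So the neighborhood of $F$ spans at most
\[
\frac{\Delta(d+k-2)}2=\frac{\Delta(a+b-2)}{2}\le\frac{\Delta^2}{\min(a,b)}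
\]
edges; the last inequality holds because $a+b-2<2\max(a,b)=2\Delta/\min(a,b)$. If the maximum degree of $G$ is below $\Delta$, add a disjoint star $K_{1,\Delta}$. The neighborhoods of its vertices span no edges, and coloring the larger graph colors $G$. Now apply the theorem with $\varphi=\min(a,b)$, which is at least $2$ by hypothesis and at most $\Delta$.
\end{proof}

\begin{proof}[Proof of the last statement of Theorem~\ref{thm:order}]
Fix $\theta\in(0,1]$ and let $d,k\to\infty$ with $d^\theta\le k\le d^{1/\theta}$. For every constant $K$ we have $k\ge d^\theta\ge K\ln(d+2)$ when $d$ is large, and $\ln((d+1)k)\le(1+\frac1\theta+o(1))\ln d$. So (a), with $\epsilon_0=\frac14$ for instance, gives a lower bound of order $dk/\ln d$. On the other side, $\min(d+1,k-1)\ge d^\theta-1$ has logarithm at least $(\theta+o(1))\ln d$, and (b) gives an upper bound of the same order.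
\end{proof}

In this range, then, $f(d,k)$ grows nearly like the product of $d$ and $k$, not like their sum.

\section{Further remarks}

\paragraph{Fractional colorings and balanced complexes.} The lower bounds hold for fractional colorings too. If nonnegative weights on the independent sets contained in $X'$ are such that every point of $X'$ is covered with total weight at least $1$, then the sum of the weights is at least $|X'|/\alpha(X')$. Moreover, the counterexamples are balanced, that is, $(d+1)$-partite: each $d$-face of $K(X')$ has one vertex in each of the classes $\{i\}\times[q]$.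

\paragraph{Fixed dimension.} For fixed $d$ and $k\to\infty$ one has $f(d,k)=(1+o(1))k$. The lower bound $f(d,k)\ge k$ comes from $k$ $d$-faces through one $(d-1)$-face. For the upper bound, consider the $(d+1)$-uniform hypergraph whose vertices are the $(d-1)$-faces and whose edges are the $d$-faces, each regarded as the set of its $d+1$ faces of dimension $d-1$. Its degrees are at most $k$, two edges meet in at most one vertex, and a proper coloring of the complex is a coloring of the edges in which intersecting edges have different colors. By Kahn's theorem \cite{Kahn}, $(1+o(1))k$ colors suffice for this. So $f(d,k)/(d+k)\to1$ for each fixed $d$. Hence, if $c>1$ is fixed and $f(d,k)\ge c(d+k)$ along a sequence of pairs with $k\to\infty$, then $d\to\infty$ along this sequence.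

\paragraph{What is not decided here.} The conjecture as stated, for all $d$ and $k$, is disproved. For individual pairs with $d\ge2$ and $k\ge3$ outside the ranges covered by Theorems~\ref{thm:main} and~\ref{thm:range}, for instance with $d=2$ or with $k=3$, the arguments of this paper do not settle it.

\begin{thebibliography}{9}
\bibitem{AKS} N. Alon, M. Krivelevich and B. Sudakov, Coloring graphs with sparse neighborhoods, \emph{J. Combin. Theory Ser. B} \textbf{77} (1999), 73--82.
\bibitem{Kahn} J. Kahn, Asymptotically good list-colorings, \emph{J. Combin. Theory Ser. A} \textbf{73} (1996), 1--59.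
\end{thebibliography}

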